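\title{A recursively enumerable $\lambda$-theory with the fixed point property}

\begin{abstract}
A $\lambda$-theory has the fixed point property if every closed term has either exactly one or infinitely many closed fixed points modulo the theory. We construct a consistent recursively enumerable $\lambda$-theory with this property. It is the least $\lambda$-theory closed under one finitary rule. The rule declares certain terms to be fixed points of $F$: terms that unfold $F$ while they run an arbitrary computation and, if it halts, jump to a given fixed point selected by its output. The rule is sound in Engeler's graph model and in Scott's model $D_\infty$, and the recursion theorem excludes every finite number of fixed points other than one. In the theories so obtained, equality on the fixed points of a term with two distinct fixed points is universal among recursively enumerable equivalence relations. We also obtain an example containing $\boldsymbol{\lambda}\eta$, infinite ascending chains of examples, and a version relative to an oracle.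
\end{abstract}

\section{Counting fixed points}\label{sec:intro}

Every term of the untyped $\lambda$-calculus has a fixed point. How many it has depends on which equations between terms one accepts, and this paper is about the possible numbers.

Terms are taken up to renaming of bound variables. A \emph{$\lambda$-theory} is a set $\mathcal T$ of equations $M=N$ between $\lambda$-terms that contains $\beta$-conversion and is closed under reflexivity, symmetry, transitivity, application (from $M=M'$ and $N=N'$ infer $MN=M'N'$) and abstraction (from $M=M'$ infer $\lambda x.M=\lambda x.M'$). Equivalently, it is a congruence on terms that extends $=_\beta$. We write $M=_{\mathcal T}N$ for $(M=N)\in\mathcal T$. The theory $\nabla$ equates all terms, and $\mathcal T$ is \emph{consistent} if $\mathcal T\neq\nabla$. The theory $\mathcal T$ is \emph{r.e.}\ if its set of equations is recursively enumerable under a standard G\"odel numbering of terms. The theories $\boldsymbol{\lambda}$ and $\boldsymbol{\lambda}\eta$, generated by $\beta$-conversion and by $\beta\eta$-conversion, are r.e.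

A \emph{combinator} is a closed term. For a combinator $F$ let $\mathrm{Fix}_{\mathcal T}(F)$ be the set of closed terms $M$ with $FM=_{\mathcal T}M$, the \emph{closed fixed points} of $F$ in $\mathcal T$. We count them modulo $=_{\mathcal T}$.

\begin{definition}
A $\lambda$-theory $\mathcal T$ has the \emph{fixed point property} if every combinator has either exactly one, or infinitely many pairwise $\mathcal T$-distinct, closed fixed points in $\mathcal T$.
\end{definition}

To look at the simplest cases we fix notation that is used throughout. Put $P^0(M)=M$ and $P^{s+1}(M)=P(P^s(M))$. Let $I=\lambda x.x$, $\Omega=(\lambda x.xx)(\lambda x.xx)$, and let $c_n=\lambda fx.f^n(x)$ be the Church numerals. Kleene's theorem on $\lambda$-definability says that for every total recursive $g\colon\mathbb N^r\to\mathbb N$ there is a closed term $\mathsf g$ with $\mathsf g\,c_{n_1}\cdots c_{n_r}=_\beta c_{g(n_1,\dots,n_r)}$. We fix closed terms $\mathsf{suc}$ and $\mathsf{pd}$ with $\mathsf{suc}\,c_k=_\beta c_{k+1}$ and $\mathsf{pd}\,c_k=_\beta c_{\max(k-1,0)}$. The test for zero $\mathsf Z=\lambda nxy.\,n(\lambda v.y)x$ satisfies $\mathsf Z c_0XY=_\beta X$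 and $\mathsf Z c_{n+1}XY=_\beta Y$ for all terms $X,Y$. For a closed term $P$ we put
\[
P^\dagger=(\lambda x.P(xx))(\lambda x.P(xx)),\qquad\text{so that}\qquad P^\dagger=_\beta P(P^\dagger).
\]

\begin{lemma}\label{lem:incons}
Let $\mathcal T$ be a $\lambda$-theory. If $x=_{\mathcal T}y$ for two distinct variables, or $c_m=_{\mathcal T}c_n$ for some $m<n$, then $\mathcal T=\nabla$.
\end{lemma}

\begin{proof}
In the first case abstraction gives $\lambda xy.x=_{\mathcal T}\lambda xy.y$, and applying both sides to $M$ and $N$ gives $M=_{\mathcal T}N$. In the second case $x=_\beta\mathsf Z(\mathsf{pd}^m(c_m))xy=_{\mathcal T}\mathsf Z(\mathsf{pd}^m(c_n))xy=_\beta y$.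
\end{proof}

The number of closed fixed points is never zero, because $F^\dagger\in\mathrm{Fix}_{\mathcal T}(F)$. Both numbers allowed by the definition occur in every consistent theory. A constant combinator $\lambda x.P$ with $P$ closed has the single fixed point $P$, and $I$ fixes all Church numerals, which are pairwise distinct by Lemma~\ref{lem:incons}. The fixed point property says that nothing lies in between. The theory $\nabla$ has it trivially, so only consistent theories are of interest.

One natural family of theories is excluded. A closed term $M$ is \emph{solvable} if $MN_1\cdots N_k=_\beta I$ for some terms $N_1,\dots,N_k$, an open term is solvable if its closure is, and a $\lambda$-theory is \emph{sensible} if it equates all unsolvable terms. It is known that no consistent sensible $\lambda$-theory has the fixed point property. (We use this fact only in two comments, never in a proof.) The problem of this paper concerns another natural family.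

\medskip
\noindent\textbf{Problem.} \emph{Is there a consistent r.e.\ $\lambda$-theory with the fixed point property?}
\medskip

There is a reason to hope so. If $\mathcal T$ is r.e.\ and $F$ has finitely many fixed points $N_0,\dots,N_m$ modulo $\mathcal T$, then every closed fixed point of $F$ can be classified by a computation: enumerate $\mathcal T$ until an equation with some $N_i$ appears. A computable classification into at least two classes invites a diagonal argument. The obstacle is that the classification terminates only on terms that are already fixed points.

The answer is yes. Section~\ref{sec:idea} shows the argument and the obstacle for two fixed points. Section~\ref{sec:rule} introduces an inference rule that removes the obstacle and states the results: Theorem~\ref{thm:A} answers the problem, and Theorem~\ref{thm:B} describes the fixed points in the resulting theories more closely. Section~\ref{sec:models} proves consistency by a semantic argument. Sections~\ref{sec:irr}--\ref{sec:rest} contain the recursion-theoretic arguments.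

\section{The case of two fixed points}\label{sec:idea}

Let $(\varphi_e)_{e\in\mathbb N}$ be a standard enumeration of the unary partial recursive functions and $\langle\cdot,\cdot\rangle$ a recursive pairing bijection. The partial recursive function $\theta$ with $\theta(\langle e,n\rangle)\simeq\varphi_e(n)$ represents all computations at once. We write $\theta(w)\!\downarrow$ if $\theta(w)$ is defined and $\theta(w)\!\uparrow$ otherwise. We use the \emph{recursion theorem} in the following form: for every partial recursive $\psi(e,n)$ there is an $e$ with $\varphi_e(n)\simeq\psi(e,n)$ for all $n$. Informally, a program may use its own index.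

Let $\mathcal T$ be r.e., and suppose that $F$ has exactly two closed fixed points $N_0\neq_{\mathcal T}N_1$. Suppose further that we had closed terms $G(w)$, computable from $w\in\mathbb N$, such that
\begin{itemize}
\item[(a)] $G(w)\in\mathrm{Fix}_{\mathcal T}(F)$ for \emph{every} $w$;
\item[(b)] $G(w)=_{\mathcal T}N_j$ whenever $\theta(w)=j\in\{0,1\}$.
\end{itemize}
Choose $e$ such that $\varphi_e(0)$ enumerates $\mathcal T$ until an equation $G(\langle e,0\rangle)=N_i$ appears and then outputs $1-i$. By (a) the search ends, with some $i$. By (b), $G(\langle e,0\rangle)=_{\mathcal T}N_{1-i}$. Hence $N_0=_{\mathcal T}N_1$, a contradiction.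

The word ``every'' in (a) carries the argument. If $G(w)$ were known to be a fixed point only when $\theta(w)\!\downarrow$, the search could run forever, and there would be no contradiction.

Condition (b) is easy to program. The natural attempt to get (a) as well is to unfold $F$ while waiting for the computation. Take terms $g_0,g_1,g_2,\dots$ with $g_k=_\beta F(g_{k+1})$ as long as $\theta(w)$ has not halted within $k$ steps, and $g_k=_\beta N_j$ once it has halted with output $j$; let $G(w)=g_0$. If the computation halts at step $s$, then $g_0=_\beta F^s(N_j)=_{\mathcal T}N_j$, and both (a) and (b) hold. If it never halts, then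
\[
g_0=_\beta F(g_1)=_\beta F^2(g_2)=_\beta\cdots .
\]
The equation $F(g_0)=g_0$ would follow from $g_0=g_1$, but these conversions do not supply it. In a model where recursively defined terms denote least fixed points, however, $g_0$ denotes the least fixed point of the function denoted by $F$, and $F(g_0)=g_0$ is true.

So in such a model $F(g_0)=g_0$ holds in both cases, for different reasons. We add this equation to the theory \emph{without saying which case holds}. This keeps the theory r.e., whereas axioms such as ``$g_0=F^\dagger$ for every $w$ with $\theta(w)\!\uparrow$'' are indexed by a set that is not r.e. The new equation is justified only if $FN_j=N_j$ is in the theory, and new equations create new fixed points. We therefore need a rule of inference, not a list of axioms.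

\section{The rule (R) and the main results}\label{sec:rule}

\subsection*{Steered unfoldings}
Fix a machine for $\theta$. Let $u(w,k)=0$ if the machine has not halted on input $w$ within $k$ steps, and $u(w,k)=\theta(w)+1$ otherwise. The function $u$ is total recursive; fix a closed term $\mathsf u$ with $\mathsf u\,c_wc_k=_\beta c_{u(w,k)}$.

Let $F$ be a closed term and $\vec M=(M_0,\dots,M_m)$, $m\ge0$, a list of closed terms. We first need a case distinction on the value of $u$. With a variable $z$, put $L_m=M_m$ and $L_i=\mathsf Z\,(\mathsf{pd}^{i+1}(z))\,M_i\,L_{i+1}$ for $i<m$, and let $\mathsf C=\lambda zy.\,\mathsf Z\,z\,y\,L_0$. Then for every term $Y$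
\[
\mathsf C\,c_0\,Y=_\beta Y,\qquad \mathsf C\,c_{j+1}\,Y=_\beta M_{\min(j,m)}.
\]
Indeed, for $z:=c_{j+1}$ and $i<m$ we have $\mathsf{pd}^{i+1}(c_{j+1})=_\beta c_{\max(j-i,0)}$, so $L_i$ converts to $L_{i+1}$ if $i<j$ and to $M_i$ if $i=j$; starting from $L_0$ we stop at $i=\min(j,m)$. Now define the closed terms
\[
Q=\lambda gwk.\ \mathsf C\,(\mathsf u\,w\,k)\,\bigl(F(g\,w\,(\mathsf{suc}\,k))\bigr),\qquad \Gamma=Q^\dagger,\qquad G_{F,\vec M}(w)=\Gamma\,c_w\,c_0 .
\]
The term $G_{F,\vec M}(w)$ is computable from $F$, $\vec M$ and $w$. For every term $P$,
\begin{equation}\label{eq:step}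
Q\,P\,c_w\,c_k=_\beta
\begin{cases}
F(P\,c_w\,c_{k+1}) & \text{if } u(w,k)=0,\\
M_{\min(j,m)} & \text{if } u(w,k)=j+1.
\end{cases}
\end{equation}
Since $\Gamma=_\beta Q\Gamma$, the terms $g_k=\Gamma c_wc_k$ behave as described in Section~\ref{sec:idea}.

\begin{lemma}\label{lem:halt}
If $\theta(w)=j$, then $G_{F,\vec M}(w)=_\beta F^s(M_{\min(j,m)})$ for some $s\ge0$.
\end{lemma}

\begin{proof}
Let $s$ be least with $u(w,s)\neq0$; then $u(w,s)=j+1$. By \eqref{eq:step} with $P=\Gamma$, we have $\Gamma c_wc_k=_\beta F(\Gamma c_wc_{k+1})$ for $k<s$ and $\Gamma c_wc_s=_\beta M_{\min(j,m)}$.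
\end{proof}

\subsection*{The rule}

\begin{definition}\label{def:R}
\emph{Rule (R)} has one instance for each closed term $F$, nonempty list $\vec M=(M_0,\dots,M_m)$ of closed terms and $w\in\mathbb N$:
\[
\text{from }FM_0=M_0,\ \dots,\ FM_m=M_m\quad\text{infer}\quad F(G_{F,\vec M}(w))=G_{F,\vec M}(w).
\]
For a set $S$ of equations, $\mathcal T_S$ is the least set of equations that contains $S$ and $\beta$-conversion and is closed under reflexivity, symmetry, transitivity, application, abstraction and (R).
\end{definition}

Thus $\mathcal T_S$ is the least $\lambda$-theory that contains $S$ and is closed under (R). The premises of the rule cannot be omitted. For $F=\mathsf{suc}$, $\vec M=(c_0)$ and $\theta(w)\!\downarrow$, Lemma~\ref{lem:halt} gives $G_{F,\vec M}(w)=_\beta c_s$, so the conclusion yields $c_{s+1}=c_s$, which is inconsistent by Lemma~\ref{lem:incons}.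

\begin{lemma}\label{lem:re}
If $S$ is r.e., then $\mathcal T_S$ is r.e.
\end{lemma}

\begin{proof}
A derivation is a finite tree of equations. Each leaf is an element of $S$, an instance of reflexivity or an axiom $(\lambda x.M)N=M[x:=N]$. Each inner node follows from its children by symmetry, transitivity, application, abstraction or (R), and in the last case it is labeled with the data $(F,\vec M,w)$. All rules have finitely many premises, so the conclusions of derivations form a set closed under the rules, and this set is contained in every closed set containing $S$; hence it is $\mathcal T_S$. Correctness of an inner node is decidable, because $G_{F,\vec M}(w)$ is computable from the label, and correctness of a leaf is semidecidable, because $S$ is r.e. So the derivations can be enumerated.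
\end{proof}

The next lemma gives conditions (a) and (b) of Section~\ref{sec:idea}. It is the only consequence of (R) that the diagonal arguments use.

\begin{lemma}[Steering]\label{lem:steer}
Let $\mathcal T$ be a $\lambda$-theory closed under \textup{(R)}, let $F$ be a combinator, and let $M_0,\dots,M_m\in\mathrm{Fix}_{\mathcal T}(F)$. Then $G_{F,\vec M}(w)\in\mathrm{Fix}_{\mathcal T}(F)$ for every $w$, and $G_{F,\vec M}(w)=_{\mathcal T}M_{\min(j,m)}$ if $\theta(w)=j$.
\end{lemma}

\begin{proof}
The first claim is (R). The second follows from Lemma~\ref{lem:halt}, since $FM_i=_{\mathcal T}M_i$ gives $F^s(M_i)=_{\mathcal T}M_i$ by induction on $s$.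
\end{proof}

\subsection*{Results}

\begin{theorem}\label{thm:A}
$\mathcal T_\emptyset$ is a consistent r.e.\ $\lambda$-theory with the fixed point property. More generally, every consistent r.e.\ $\lambda$-theory closed under \textup{(R)} has the fixed point property.
\end{theorem}

By the fact on sensible theories quoted in Section~\ref{sec:intro}, $\mathcal T_\emptyset$ is not sensible.

For the second theorem, $\mathrm{Th}(\mathcal E)$ and $\mathrm{Th}(D_\infty)$ denote the $\lambda$-theories of Engeler's graph model and of Scott's model, recalled in Section~\ref{sec:models}. A \emph{ceer} is an r.e.\ equivalence relation on $\mathbb N$. A set $W$ of closed terms is \emph{closed under $=_{\mathcal T}$} if it contains every closed term that is $\mathcal T$-equal to one of its elements. Let $A_0=\{w:\theta(w)=0\}$ and $A_1=\{w:\theta(w)=1\}$; a set $C\subseteq\mathbb N$ \emph{separates} $A_0$ from $A_1$ if $A_0\subseteq C$ and $C\cap A_1=\emptyset$.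

\begin{theorem}\label{thm:B}
Let $\mathcal U$ be a consistent $\lambda$-theory containing $\mathrm{Th}(\mathcal E)$ or $\mathrm{Th}(D_\infty)$, and let $S\subseteq\mathcal U$ be r.e. Then $\mathcal T=\mathcal T_S$ is r.e., $S\subseteq\mathcal T\subseteq\mathcal U$, and for every combinator $F$ the following hold.
\begin{itemize}
\item[(i)] \emph{Dichotomy.} Either $F$ has exactly one closed fixed point in $\mathcal T$, or $=_{\mathcal T}$ restricted to $\mathrm{Fix}_{\mathcal T}(F)$ is universal among ceers: for every ceer $\sim$ there is a computable $h\colon\mathbb N\to\mathrm{Fix}_{\mathcal T}(F)$ with $a\sim b\iff h(a)=_{\mathcal T}h(b)$. Taking equality for $\sim$ gives infinitely many fixed points.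
\item[(ii)] \emph{Irreducibility.} If $\mathrm{Fix}_{\mathcal T}(F)$ is covered by finitely many r.e.\ sets of closed terms, each closed under $=_{\mathcal T}$, then it is contained in one of them.
\end{itemize}
In particular:
\begin{itemize}
\item[(iii)] There is a consistent r.e.\ $\lambda$-theory containing $\boldsymbol\lambda\eta$ with the fixed point property, namely $\mathcal T_S$ with $S=\boldsymbol\lambda\eta$.
\item[(iv)] Suppose $I\neq_{\mathcal U}\Omega$, as is the case for $\mathcal U=\mathrm{Th}(\mathcal E)$ and $\mathcal U=\mathrm{Th}(D_\infty)$. Then $\mathcal U$ is not r.e., and every r.e.\ $\lambda$-theory $\mathcal T'\subseteq\mathcal U$ is properly contained in an r.e.\ $\lambda$-theory $\mathcal T''\subseteq\mathcal U$ satisfying \textup{(i)} and \textup{(ii)}. So there are infinite strictly ascending chains of r.e.\ $\lambda$-theories with the fixed point property inside $\mathcal U$.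
\end{itemize}
Finally:
\begin{itemize}
\item[(v)] \emph{Range.} Let $X\subseteq\mathbb N$ be an oracle that computes no set separating $A_0$ from $A_1$. Every $\lambda$-theory that is closed under \textup{(R)} and r.e.\ in $X$ has the fixed point property.
\end{itemize}
\end{theorem}

\section{Soundness of the rule in two models}\label{sec:models}

To show that $\mathcal T_\emptyset$ is consistent we need a consistent theory closed under (R). By Lemma~\ref{lem:halt} only the instances with $\theta(w)\!\uparrow$ need an argument, and for these we need to know the meaning of $\Gamma=Q^\dagger$. In an ordered model the function denoted by $Q$ may have many fixed points, and $Q^\dagger$ denotes one of them. What we need is that it denotes the least one, which can be computed by iteration from below. We isolate the properties of a model $D$ that will be used.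
\begin{itemize}
\item[(D1)] $D$ is a partial order with least element $\bot$ in which every increasing sequence has a supremum. It carries a binary operation $\cdot$, associated to the left, that is monotone, preserves suprema of increasing sequences in each argument, and satisfies $\bot\cdot y=\bot$.
\item[(D2)] Every term $M$ has a value $[\![M]\!]_\rho\in D$ in each environment $\rho$ (a map from variables to $D$), depending only on the values of $\rho$ at the free variables of $M$, with $[\![x]\!]_\rho=\rho(x)$, $[\![MN]\!]_\rho=[\![M]\!]_\rho\cdot[\![N]\!]_\rho$ and $[\![\lambda x.M]\!]_\rho\cdot d=[\![M]\!]_{\rho[x:=d]}$. The set $\mathrm{Th}(D)$ of equations $M=N$ with $[\![M]\!]_\rho=[\![N]\!]_\rho$ for all $\rho$ is a consistent $\lambda$-theory.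
\item[(D3)] For every closed term $P$, the value $[\![P^\dagger]\!]$ is the least fixed point of $d\mapsto[\![P]\!]\cdot d$.
\end{itemize}
For closed terms we omit $\rho$. Recall Kleene's fixed point theorem: if $f\colon D\to D$ is monotone and preserves suprema of increasing sequences, then $\bigsqcup_if^i(\bot)$ is its least fixed point. Indeed, the sequence increases, $f$ maps its supremum to $\bigsqcup_if^{i+1}(\bot)$, and $f^i(\bot)\sqsubseteq p$ for every fixed point $p$ by induction on $i$.

\subsection*{Engeler's graph model}
Let $*$ be an object that is not an ordered pair. Put $\mathbb B_0=\{*\}$, $\mathbb B_{n+1}=\mathbb B_n\cup(\mathcal P_{\mathrm{fin}}(\mathbb B_n)\times\mathbb B_n)$ and $\mathbb B=\bigcup_n\mathbb B_n$. The elements of $\mathbb B$ are \emph{tokens}; $\sigma,\tau$ range over finite sets of tokens, and $(\sigma,b)\in\mathbb B$ for all such $\sigma$ and all $b\in\mathbb B$. The \emph{rank} of a token $a$ is the least $n$ with $a\in\mathbb B_n$. A pair $(\sigma,b)$ of rank $n+1$ lies in $\mathcal P_{\mathrm{fin}}(\mathbb B_n)\times\mathbb B_n$, and no pair has rank $0$; so every element of $\sigma$ has smaller rank than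 $(\sigma,b)$.

The model $\mathcal E$ is $\mathcal P(\mathbb B)$ ordered by inclusion, with $\bot=\emptyset$. A token $(\sigma,b)$ is read as the instruction ``if the argument contains $\sigma$, output $b$''. Accordingly, for $X,Y\subseteq\mathbb B$ and $f\colon\mathcal P(\mathbb B)\to\mathcal P(\mathbb B)$,
\[
X\cdot Y=\{b:(\sigma,b)\in X\text{ for some }\sigma\subseteq Y\},\qquad
\mathrm{Lam}(f)=\{(\sigma,b):b\in f(\sigma)\}.
\]
Application is monotone, preserves all unions in $X$, and preserves directed unions in $Y$, because a finite subset of a directed union lies in one member. Also $\emptyset\cdot Y=\emptyset$. This is (D1). Call $f$ \emph{continuous} if $f(Y)=\bigcup_{\sigma\subseteq Y}f(\sigma)$ for all $Y$. For such $f$ the definitions give $\mathrm{Lam}(f)\cdot Y=f(Y)$. Variables and applications are interpreted as in (D2), and $[\![\lambda x.M]\!]_\rho=\mathrm{Lam}(X\mapsto[\![M]\!]_{\rho[x:=X]})$. By induction on $M$, the value depends only on $\rho$ at the free variables and is invariant under renaming of bound variables.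

\begin{lemma}\label{lem:E}
$\mathcal E$ satisfies \textup{(D2)}.
\end{lemma}

\begin{proof}
Order environments pointwise, and call $\rho'$ finite if every $\rho'(x)$ is finite. By induction on $M$, the value $[\![M]\!]_\rho$ is monotone in $\rho$: application is monotone, and $(\sigma,b)\in[\![\lambda x.M]\!]_\rho$ means $b\in[\![M]\!]_{\rho[x:=\sigma]}$. Next we show by induction on $M$ that $b\in[\![M]\!]_\rho$ implies $b\in[\![M]\!]_{\rho'}$ for some finite $\rho'\subseteq\rho$. For a variable $x$ take $\rho'(x)=\{b\}$ and $\emptyset$ elsewhere. If $b\in[\![MN]\!]_\rho$, then $(\sigma,b)\in[\![M]\!]_\rho$ with $\sigma\subseteq[\![N]\!]_\rho$; take the pointwise union of the finitely many finite environments obtained for $(\sigma,b)$ and for the elements of $\sigma$, and use monotonicity. If $(\sigma,b)\in[\![\lambda x.M]\!]_\rho$, take a finite $\rho''\subseteq\rho[x:=\sigma]$ with $b\in[\![M]\!]_{\rho''}$ and put $\rho'=\rho''[x:=\emptyset]$; then $\rho'\subseteq\rho$ and $\rho''\subseteq\rho'[x:=\sigma]$.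

These two facts make $X\mapsto[\![M]\!]_{\rho[x:=X]}$ continuous: if $b\in[\![M]\!]_{\rho[x:=X]}$, take a finite $\rho'\subseteq\rho[x:=X]$ with $b\in[\![M]\!]_{\rho'}$; then $\sigma=\rho'(x)\subseteq X$ and $b\in[\![M]\!]_{\rho[x:=\sigma]}$. Hence $[\![\lambda x.M]\!]_\rho\cdot Y=[\![M]\!]_{\rho[x:=Y]}$.

The substitution lemma $[\![M[x:=N]]\!]_\rho=[\![M]\!]_{\rho[x:=[\![N]\!]_\rho]}$ holds by induction on $M$. The only case with content is $M=\lambda y.M'$ with $y\neq x$ and $y$ not free in $N$. Then $[\![N]\!]_{\rho[y:=Y]}=[\![N]\!]_\rho$ for all $Y$, so by the induction hypothesis both sides equal $\mathrm{Lam}$ of $Y\mapsto[\![M']\!]_{\rho[x:=[\![N]\!]_\rho][y:=Y]}$. Therefore $(\lambda x.M)N$ and $M[x:=N]$ have the same value. Closure of $\mathrm{Th}(\mathcal E)$ under application is immediate, and closure under abstraction holds because its equations are valid in all environments. Finally $x=y$ fails for $\rho(x)=\emptyset$, $\rho(y)=\mathbb B$.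
\end{proof}

The reason for (D3) is visible for $\Omega$. Let $v=[\![\lambda x.xx]\!]$ and suppose $b\in v\cdot v$. Then $(\sigma,b)\in v$ for some $\sigma\subseteq v$. Membership in $v$ means $b\in\sigma\cdot\sigma$, so $(\tau,b)\in\sigma$ for some $\tau\subseteq\sigma$. Now $(\tau,b)$ has the same two properties, $(\tau,b)\in v$ and $\tau\subseteq v$, and it has smaller rank. This descent cannot continue forever, so $[\![\Omega]\!]=\emptyset$. The rank is essential: if some token $a$ were identified with the pair $(\{a\},a)$, then $a\in\{a\}\cdot\{a\}$, hence $a\in v$, hence $a\in v\cdot v$. The general case is the same descent, read as an induction.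

\begin{lemma}\label{lem:lfpE}
Let $q\subseteq\mathbb B$ and $v=\mathrm{Lam}(X\mapsto q\cdot(X\cdot X))$. Then $v\cdot v$ is the least fixed point of $X\mapsto q\cdot X$. Hence $\mathcal E$ satisfies \textup{(D3)}.
\end{lemma}

\begin{proof}
The map $X\mapsto q\cdot(X\cdot X)$ is continuous, being $X\mapsto[\![y(xx)]\!]_{\rho[x:=X]}$ for $\rho(y)=q$. So $v\cdot v=q\cdot(v\cdot v)$. Let $p$ satisfy $q\cdot p\subseteq p$. We show by induction on the rank of $(\sigma,b)$ that $(\sigma,b)\in v$ and $\sigma\subseteq v$ imply $b\in p$; this says $v\cdot v\subseteq p$. First, $\sigma\cdot\sigma\subseteq p$: if $c\in\sigma\cdot\sigma$, then $(\tau,c)\in\sigma$ with $\tau\subseteq\sigma$, so $(\tau,c)\in v$, $\tau\subseteq v$, and $(\tau,c)$ has smaller rank than $(\sigma,b)$, whence $c\in p$. Then $b\in q\cdot(\sigma\cdot\sigma)\subseteq q\cdot p\subseteq p$. For (D3) take $q=[\![P]\!]$, so that $v=[\![\lambda x.P(xx)]\!]$.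
\end{proof}

\subsection*{Scott's model}
Theorem~\ref{thm:A} needs only $\mathcal E$. The second model serves to reach theories with $\eta$. We use the following standard facts \cite[Ch.~18]{Bar}. $D_\infty$ is a nontrivial continuous $\lambda$-model with $\bot\cdot y=\bot$, so that (D1) and (D2) hold. It is \emph{extensional}: if $x\cdot d=x'\cdot d$ for all $d$, then $x=x'$. There are continuous maps $x\mapsto x_n$ such that $x_n$ is increasing in $n$, $x=\bigsqcup_nx_n$, and
\[
x_0\cdot y=(x\cdot\bot)_0,\qquad x_{n+1}\cdot y=(x\cdot y_n)_n .
\]
The level $n$ takes over the role of the rank: an element of level $n+1$ sees its argument only up to level $n$.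

\begin{lemma}\label{lem:lfpD}
$D_\infty$ satisfies \textup{(D3)}.
\end{lemma}

\begin{proof}
Let $q=[\![P]\!]$ and $v=[\![\lambda x.P(xx)]\!]$. Then $v\cdot x=q\cdot(x\cdot x)$ for all $x$, so $v\cdot v$ is a fixed point of $d\mapsto q\cdot d$. Let $q\cdot p\sqsubseteq p$. We show $v_n\cdot v\sqsubseteq p$ by induction on $n$, using $x_n\sqsubseteq x$ and monotonicity:
\[
v_0\cdot v=(v\cdot\bot)_0\sqsubseteq v\cdot\bot=q\cdot(\bot\cdot\bot)=q\cdot\bot\sqsubseteq q\cdot p\sqsubseteq p,
\]
\[
v_{n+1}\cdot v=(v\cdot v_n)_n\sqsubseteq v\cdot v_n=q\cdot(v_n\cdot v_n)\sqsubseteq q\cdot(v_n\cdot v)\sqsubseteq q\cdot p\sqsubseteq p.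
\]
Hence $v\cdot v=\bigsqcup_n(v_n\cdot v)\sqsubseteq p$.
\end{proof}

\subsection*{Divergent computations}
From now on $D$ is $\mathcal E$ or $D_\infty$.

\begin{lemma}\label{lem:div}
Let $F$ be closed, $\vec M$ any nonempty list of closed terms, and $\theta(w)\!\uparrow$. Then $[\![G_{F,\vec M}(w)]\!]=\bigsqcup_if^i(\bot)$, where $f(d)=[\![F]\!]\cdot d$. Hence the equation $F(G_{F,\vec M}(w))=G_{F,\vec M}(w)$ belongs to $\mathrm{Th}(D)$.
\end{lemma}

\begin{proof}
Let $q=[\![Q]\!]$ and $\bar c_k=[\![c_k]\!]$. By (D3) and Kleene's fixed point theorem, $[\![\Gamma]\!]=\bigsqcup_id_i$ with $d_0=\bot$ and $d_{i+1}=q\cdot d_i$. We show by induction on $i$ that $d_i\cdot\bar c_w\cdot\bar c_k=f^i(\bot)$ for all $k$ simultaneously. For $i=0$ both sides are $\bot$, since $\bot\cdot y=\bot$. Because $\theta(w)\!\uparrow$, we have $u(w,k)=0$ for every $k$, so \eqref{eq:step} gives $Q\,g\,c_wc_k=_\beta F(g\,c_wc_{k+1})$ for a variable $g$. Evaluating in an environment with $\rho(g)=d_i$,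
\[
d_{i+1}\cdot\bar c_w\cdot\bar c_k=f(d_i\cdot\bar c_w\cdot\bar c_{k+1})=f(f^i(\bot)).
\]
By (D1), $[\![\Gamma c_wc_0]\!]=\bigsqcup_i(d_i\cdot\bar c_w\cdot\bar c_0)=\bigsqcup_if^i(\bot)$, which is a fixed point of $f$.
\end{proof}

\begin{example}\label{ex:bot}
Let $F=I$, so that $f(d)=d$ and the least fixed point of $f$ is $\bot$. Since $\lambda x.xx=_\beta\lambda x.I(xx)$, we have $\Omega=_\beta I^\dagger$ and $[\![\Omega]\!]=\bot$ by (D3). By Lemma~\ref{lem:div}, $[\![G_{I,\vec M}(w)]\!]=\bot$ whenever $\theta(w)\!\uparrow$. The term $G_{I,\vec M}(w)$ is the one that merely waits for the computation. It is not a fixed point of $\lambda x.I$ in $D$, since $[\![I]\!]\cdot d=d$ and $\bot\cdot d=\bot$ give $[\![I]\!]\neq\bot$. This is why $G_{F,\vec M}(w)$ must unfold $F$ while it waits.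
\end{example}

\begin{proposition}[Soundness]\label{prop:sound}
Every $\lambda$-theory $\mathcal U\supseteq\mathrm{Th}(D)$ is closed under \textup{(R)}. Hence $S\subseteq\mathcal U$ implies $\mathcal T_S\subseteq\mathcal U$.
\end{proposition}

\begin{proof}
Let $FM_i=_{\mathcal U}M_i$ for all $i$, and write $G=G_{F,\vec M}(w)$. If $\theta(w)\!\downarrow$, Lemma~\ref{lem:halt} gives $G=_\beta F^s(M_i)=_{\mathcal U}M_i$ for some $s$ and $i$, so $FG=_{\mathcal U}FM_i=_{\mathcal U}M_i=_{\mathcal U}G$. If $\theta(w)\!\uparrow$, then $FG=G$ lies in $\mathrm{Th}(D)\subseteq\mathcal U$ by Lemma~\ref{lem:div}. The last claim holds because $\mathcal T_S$ is the least $\lambda$-theory containing $S$ and closed under (R).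
\end{proof}

The premises of the rule are used only in the first case and the model only in the second. This is why soundness passes from $\mathrm{Th}(D)$ to all of its extensions.

\section{Irreducibility and the proof of Theorem~\ref{thm:A}}\label{sec:irr}

In Section~\ref{sec:idea} we used two properties of the class of $N_i$: it is r.e., so that membership is eventually observed, and it is closed under $=_{\mathcal T}$, so that steering the term to a point outside is contradictory. The argument works for any finite cover by sets with these properties.

\begin{proposition}\label{prop:irr}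
Let $\mathcal T$ be a $\lambda$-theory closed under \textup{(R)} and $F$ a combinator. If $\mathrm{Fix}_{\mathcal T}(F)$ is covered by finitely many r.e.\ sets of closed terms, each closed under $=_{\mathcal T}$, then it is contained in one of them.
\end{proposition}

\begin{proof}
The cover is nonempty since $F^\dagger\in\mathrm{Fix}_{\mathcal T}(F)$; let it be $W_0,\dots,W_m$. Suppose that no $W_i$ contains $\mathrm{Fix}_{\mathcal T}(F)$, choose $M_i\in\mathrm{Fix}_{\mathcal T}(F)\setminus W_i$ for each $i$, and let $\vec M=(M_0,\dots,M_m)$. Let $\psi(e,n)$ be computed as follows: compute the term $G_{F,\vec M}(\langle e,0\rangle)$, enumerate $W_0,\dots,W_m$ in parallel until it appears in some $W_i$, and output $i$. By the recursion theorem fix $e$ with $\varphi_e(0)\simeq\psi(e,0)$, and put $w=\langle e,0\rangle$, $G=G_{F,\vec M}(w)$. By Lemma~\ref{lem:steer}, $G\in\mathrm{Fix}_{\mathcal T}(F)$, so the search ends with some $i\le m$ such that $G\in W_i$ and $\theta(w)=i$. By Lemma~\ref{lem:steer} again, $G=_{\mathcal T}M_i$. Since $W_i$ is closed under $=_{\mathcal T}$, we get $M_i\in W_i$, a contradiction.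
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:A}]
Let $\mathcal T$ be r.e.\ and closed under (R), and suppose that a combinator $F$ has finitely many closed fixed points modulo $\mathcal T$, represented by $N_0,\dots,N_m$. Let $W_i$ be the set of closed terms $\mathcal T$-equal to $N_i$. It is closed under $=_{\mathcal T}$, and it is r.e.\ because $\mathcal T$ is; this is the only use of that hypothesis. The sets $W_i$ cover $\mathrm{Fix}_{\mathcal T}(F)$, so by Proposition~\ref{prop:irr} one of them contains it, and $F$ has exactly one closed fixed point. Thus $\mathcal T$ has the fixed point property.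

The theory $\mathcal T_\emptyset$ is closed under (R) by definition and r.e.\ by Lemma~\ref{lem:re}. It is contained in $\mathrm{Th}(\mathcal E)$ by Proposition~\ref{prop:sound}, and $\mathrm{Th}(\mathcal E)$ is consistent by Lemma~\ref{lem:E}.
\end{proof}

\section{Universality among ceers}\label{sec:univ}

The proof of Theorem~\ref{thm:A} yields infinitely many fixed points only by contradiction. We now produce them by a program, and we prescribe which of them are equal.

Let $M_0\neq_{\mathcal T}M_1$ be fixed points of $F$, and consider first the ceer of equality, for which we need pairwise distinct fixed points $h(0),h(1),\dots$. Let $h(j)=G_{F,(M_0,M_1)}(\langle e,j\rangle)$, where $\varphi_e(j)$ watches the enumeration of $\mathcal T$ for the first equation $h(a)=h(b)$ with $a\neq b$, and then outputs $0$ if $j=a$ and $1$ if $j=b$. If such an equation appeared, Lemma~\ref{lem:steer} would give $M_0=_{\mathcal T}h(a)=_{\mathcal T}h(b)=_{\mathcal T}M_1$. So none appears: the terms are kept apart by a threat that is never carried out.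

For a general ceer we must also merge $h(a)$ and $h(b)$ when $a\sim b$ is observed. We do this by steering the term with the larger index to one with a smaller index, so $h(0),\dots,h(j-1)$ are added to the list of targets of $h(j)$. The difficulty is that a term can be steered only once, since its computation halts only once. The threat must therefore be carried by the least elements of the current classes, which have not yet been steered.

\begin{proposition}\label{prop:univ}
Let $\mathcal T$ be an r.e.\ $\lambda$-theory closed under \textup{(R)}, let $F$ be a combinator, and let $M_0,M_1\in\mathrm{Fix}_{\mathcal T}(F)$ with $M_0\neq_{\mathcal T}M_1$. For every ceer $\sim$ there is a computable $h\colon\mathbb N\to\mathrm{Fix}_{\mathcal T}(F)$ with $a\sim b\iff h(a)=_{\mathcal T}h(b)$.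
\end{proposition}

\begin{proof}
\emph{Approximations.} Let $\mathcal T^s$ consist of the first $s$ equations in a recursive enumeration of $\mathcal T$. Let $\sim_s$ be the equivalence relation generated by the first $s$ pairs in a recursive enumeration of $\sim$. The relations $\sim_s$ are decidable uniformly in $s$, they increase with $s$, $\sim_0$ is equality, and their union is $\sim$. Let $\mu_s(a)$ be the least element of the $\sim_s$-class of $a$, and call $a$ \emph{$s$-minimal} if $\mu_s(a)=a$. The function $\mu_s(a)$ is computable, and an $s$-minimal number is $s'$-minimal for all $s'\le s$.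

\emph{The terms.} For each $e$ define recursively
\[
h_e(j)=G_{F,\,(M_0,M_1,h_e(0),\dots,h_e(j-1))}(\langle e,j\rangle).
\]
This is computable in $e$ and $j$. In the list, the entry with index $i+2$ is $h_e(i)$. By Lemma~\ref{lem:steer} and induction on $j$, every $h_e(j)$ lies in $\mathrm{Fix}_{\mathcal T}(F)$, and
\begin{equation}\label{eq:targets}
h_e(j)=_{\mathcal T}
\begin{cases}
M_0&\text{if }\varphi_e(j)=0,\\
M_1&\text{if }\varphi_e(j)=1,\\
h_e(i)&\text{if }\varphi_e(j)=i+2\text{ with }i<j.
\end{cases}
\end{equation}

\emph{The program.} Given $e$, call a stage $s$ \emph{bad} if there are $a,b\le s$ with $a\not\sim_sb$ and $(h_e(a)=h_e(b))\in\mathcal T^s$. If a bad stage exists, let $s^*$ be the least one, let $(a^*,b^*)$ be the lexicographically least such pair at $s^*$, and put $r=\mu_{s^*}(a^*)$, $t=\mu_{s^*}(b^*)$; then $r\neq t$. If there is no bad stage, put $s^*=\infty$. Badness is decidable in $e$ and $s$, so at stage $s$ one can decide whether $s=s^*$ and, if so, compute $r$ and $t$. Let $\psi(e,j)$ be computed by running through $s=0,1,2,\dots$ and doing the following at stage $s$.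
\begin{itemize}
\item[(M)] If $j$ is not $s$-minimal, output $\mu_s(j)+2$ and halt.
\item[(T)] Otherwise, if $s=s^*$ and $j=r$, output $0$ and halt; if $s=s^*$ and $j=t$, output $1$ and halt.
\end{itemize}
By the recursion theorem fix $e$ with $\varphi_e(j)\simeq\psi(e,j)$ for all $j$, and write $h=h_e$.

\emph{Claim 1: if $s\in\mathbb N$ and $s\le s^*$, then $h(a)=_{\mathcal T}h(\mu_s(a))$ for all $a$.} We use induction on $a$. If $a$ is $s$-minimal there is nothing to prove. Otherwise let $s'\le s$ be the first stage at which $a$ is not $s'$-minimal. The computation of $\varphi_e(a)$ does not halt before stage $s'$: clause (M) does not apply there, and clause (T) acts only at stage $s^*\ge s'$. At stage $s'$ clause (M) applies, so $\varphi_e(a)=i+2$ with $i=\mu_{s'}(a)<a$. Since $i\sim_{s'}a$, also $i\sim_sa$, and $\mu_s(i)=\mu_s(a)$. By \eqref{eq:targets} and the induction hypothesis, $h(a)=_{\mathcal T}h(i)=_{\mathcal T}h(\mu_s(a))$.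

\emph{Claim 2: there is no bad stage.} Suppose $s^*<\infty$. The numbers $r$ and $t$ are $s$-minimal for all $s\le s^*$, so their computations reach stage $s^*$ and halt by clause (T). By \eqref{eq:targets}, $h(r)=_{\mathcal T}M_0$ and $h(t)=_{\mathcal T}M_1$. Claim~1 with $s=s^*$ and the equation observed at $s^*$ give
\[
M_0=_{\mathcal T}h(r)=_{\mathcal T}h(a^*)=_{\mathcal T}h(b^*)=_{\mathcal T}h(t)=_{\mathcal T}M_1,
\]
a contradiction.

\emph{Conclusion.} If $a\sim b$, then $\mu_s(a)=\mu_s(b)$ for some $s$, and Claim~1 applies because $s^*=\infty$; so $h(a)=_{\mathcal T}h(b)$. If $h(a)=_{\mathcal T}h(b)$ and $a\not\sim b$, then every $s\ge\max(a,b)$ with $(h(a)=h(b))\in\mathcal T^s$ is bad, which contradicts Claim~2.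
\end{proof}

\begin{remark}
When $\sim$ is equality, neither clause ever acts, so $\varphi_e(j)\!\uparrow$ for all $j$. By Lemma~\ref{lem:div}, all terms $h(j)$ then denote the same element of $D$, the least fixed point of $d\mapsto[\![F]\!]\cdot d$, although they are pairwise distinct in $\mathcal T$. The model cannot tell these fixed points apart; an r.e.\ theory closed under (R) cannot identify them.
\end{remark}

\section{The proof of Theorem~\ref{thm:B}}\label{sec:rest}

Let $\mathcal U\supseteq\mathrm{Th}(D)$ be consistent, where $D$ is $\mathcal E$ or $D_\infty$, and let $S\subseteq\mathcal U$ be r.e. The theory $\mathcal T=\mathcal T_S$ contains $S$ and is closed under (R) by definition, it is r.e.\ by Lemma~\ref{lem:re}, and $\mathcal T\subseteq\mathcal U$ by Proposition~\ref{prop:sound}. Since $\mathrm{Fix}_{\mathcal T}(F)\neq\emptyset$, part (i) follows from Proposition~\ref{prop:univ}. Part (ii) is Proposition~\ref{prop:irr}. The hypothesis on $\mathcal U$ enters only through $\mathcal T\subseteq\mathcal U$, which makes $\mathcal T$ consistent.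

\subsection*{Part (iii): extensional theories}
If $x$ is not free in $M$, then $[\![\lambda x.Mx]\!]_\rho\cdot d=[\![M]\!]_\rho\cdot d$ for all $d\in D_\infty$, so $[\![\lambda x.Mx]\!]_\rho=[\![M]\!]_\rho$ by extensionality. Hence $\boldsymbol\lambda\eta\subseteq\mathrm{Th}(D_\infty)$. Apply the first part of the theorem to $\mathcal U=\mathrm{Th}(D_\infty)$ and the r.e.\ set $S=\boldsymbol\lambda\eta$; the fixed point property follows from (i).

\subsection*{Part (iv): ascending chains}
To enlarge an r.e.\ theory inside $\mathcal U$ we need an equation of $\mathcal U$ that it lacks, so we first show that $\mathcal U$ is not r.e. The terms $G_{I,(I)}(w)$ reduce divergence to provability in $\mathcal U$. If $\theta(w)\!\downarrow$, then $G_{I,(I)}(w)=_\beta I^s(I)=_\beta I\neq_{\mathcal U}\Omega$ by Lemma~\ref{lem:halt} and the hypothesis. If $\theta(w)\!\uparrow$, then $G_{I,(I)}(w)$ and $\Omega$ both denote $\bot$ by Example~\ref{ex:bot}, so $G_{I,(I)}(w)=_{\mathcal U}\Omega$. Thus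
\[
\{w:G_{I,(I)}(w)=_{\mathcal U}\Omega\}=\{w:\theta(w)\!\uparrow\}.
\]
The right-hand side is not r.e., since $\varphi_e(e)\!\uparrow$ if and only if $\theta(\langle e,e\rangle)\!\uparrow$, and the complement of the halting set is not r.e. The left-hand side would be r.e.\ if $\mathcal U$ were. So $\mathcal U$ is not r.e.

Let $\mathcal T'\subseteq\mathcal U$ be an r.e.\ $\lambda$-theory. Then $\mathcal T'\neq\mathcal U$; pick an equation $\epsilon\in\mathcal U\setminus\mathcal T'$ and put $\mathcal T''=\mathcal T_{\mathcal T'\cup\{\epsilon\}}$. By the first part of the theorem, $\mathcal T''$ is r.e., satisfies (i) and (ii), and $\mathcal T'\subsetneq\mathcal T''\subseteq\mathcal U$. Iterating from $\mathcal T'=\boldsymbol\lambda$ gives an infinite strictly ascending chain, whose members after the first have the fixed point property by (i). Finally, $I\neq\Omega$ in $\mathrm{Th}(\mathcal E)$ and in $\mathrm{Th}(D_\infty)$, because $[\![\Omega]\!]=\bot\neq[\![I]\!]$ by Example~\ref{ex:bot}.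

\begin{remark}
The hypothesis $I\neq_{\mathcal U}\Omega$ can also be derived from the consistency of $\mathcal U$. The equation $\Omega x=\Omega$ lies in $\mathrm{Th}(D)$, because $\bot\cdot d=\bot$. If $I=_{\mathcal U}\Omega$, then $x=_\beta Ix=_{\mathcal U}\Omega x=_{\mathcal U}\Omega$ for every variable $x$, and $\mathcal U=\nabla$ by Lemma~\ref{lem:incons}.
\end{remark}

\subsection*{Part (v): theories r.e.\ in an oracle}
The proof of Proposition~\ref{prop:irr} runs the enumeration of the sets $W_i$ inside the computation $\theta(w)$, which has no access to an oracle. For a theory that is only r.e.\ in $X$ we classify the terms from outside and read the classification as a separating set.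

Let $\mathcal T$ be closed under (R) and r.e.\ in $X$. Suppose that $F$ has finitely many, but at least two, closed fixed points modulo $\mathcal T$, represented by pairwise $\mathcal T$-distinct terms $N_0,\dots,N_m$ with $m\ge1$. Let $\vec N=(N_0,N_1)$. By Lemma~\ref{lem:steer}, each $G_{F,\vec N}(w)$ is a closed fixed point of $F$, so it is $\mathcal T$-equal to $N_i$ for exactly one $i=i(w)\le m$. The total function $w\mapsto i(w)$ is computable from $X$: enumerate $\mathcal T$ with oracle $X$ until an equation $G_{F,\vec N}(w)=N_i$ appears. By Lemma~\ref{lem:steer}, $i(w)=0$ for $w\in A_0$ and $i(w)=1$ for $w\in A_1$. So $\{w:i(w)=0\}$ is computable from $X$ and separates $A_0$ from $A_1$, contrary to the choice of $X$. This completes the proof of Theorem~\ref{thm:B}. \qed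

\medskip
The oracle $X=\emptyset$ satisfies the hypothesis of (v). Indeed, let $C$ be recursive and choose $e$ with $\varphi_e(0)=1$ if $\langle e,0\rangle\in C$ and $\varphi_e(0)=0$ otherwise; then $w=\langle e,0\rangle$ lies in $C\cap A_1$ or in $A_0\setminus C$, so $C$ does not separate. Thus (v) contains the second statement of Theorem~\ref{thm:A}, and its proof uses (R) only for lists of length two.

\begin{remark}[A complexity hypothesis cannot be dropped]
Closure under (R) alone does not give the fixed point property. The consistent theory $\mathrm{Th}(D_\infty)$ is closed under (R) by Proposition~\ref{prop:sound}, and it is sensible: it equals the theory $\mathcal H^*$ by Hyland and Wadsworth, see \cite[Ch.~19]{Bar}. By the fact on sensible theories quoted in Section~\ref{sec:intro}, it fails the fixed point property.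
\end{remark}

\begin{thebibliography}{1}
\bibitem{Bar} Barendregt, \emph{The Lambda Calculus}, 1984.
\end{thebibliography}
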